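# A Banach space that is not weakly compactly generated although its bidual is

## 1. Non-WCG spaces with WCG biduals: Theorems A and B

**Theorem A.** There is, in ZFC, a Banach space $X$, of density $\mathfrak c$, such that $X^{**}$ is weakly compactly generated but $X$ is not.

**Theorem B.**

1. For every Banach space $X$ and every $k\ge 1$: if $X^{(k+2)}$ is WCG, then $X^{(k)}$ is WCG. More generally, if $Y$ is complemented in $Y^{**}$ and $Y^{**}$ is WCG, then $Y$ is WCG.
2. Every closed subspace of density $<\mathfrak b$ of a WCG space is WCG. Hence every $X$ as in Theorem A has density $\ge\mathfrak b$, and the least density of a counterexample lies in $[\mathfrak b,\mathfrak c]$.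

The question behind these statements is whether, for every Banach space $X$, the bidual $X^{**}$ being WCG forces $X$ to be WCG. Theorem A says no. Theorem B says how far a counterexample must be from the spaces one tries first. Let us go through the words.

**Definition (WCG).** A Banach space $X$ is *weakly compactly generated* (WCG) if it contains a weakly compact set $K$ whose linear span is dense in $X$. We then say that $K$ *generates* $X$.

Three examples, each checked on the spot.

* If $X$ is separable, let $(x_n)$ be dense in the unit ball. Then $\{0\}\cup\{x_n/(n+1)\}$ is norm compact and generates $X$.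
* If $X$ is reflexive, its unit ball is weakly compact and generates $X$.
* In $c_0(I)$, with $I$ any set, let $(\mathbf e_i)_{i\in I}$ be the unit vectors. A functional is an $f\in\ell_1(I)$, and $f(\mathbf e_i)=f_i$ exceeds a given $\delta>0$ in modulus for only finitely many $i$. So every weak neighbourhood of $0$ contains all but finitely many $\mathbf e_i$, the set $\{0\}\cup\{\mathbf e_i\}$ is weakly compact, and it generates.

The *density* of $X$ is the least size of a dense subset. We write $X^{(k)}$ for the $k$-th dual, and $\mathfrak c=2^{\aleph_0}$.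

**Definition ($\mathfrak b$).** Put $\omega=\{0,1,2,\dots\}$. For $f,g\in\omega^\omega$, say that $g$ *eventually dominates* $f$ if $f(p)\le g(p)$ for all but finitely many $p$. A subset of $\omega^\omega$ is *bounded* if one $g$ eventually dominates all its members. The cardinal $\mathfrak b$ is the least size of an unbounded set.

For example, a countable set $\{f_0,f_1,\dots\}$ is bounded, by $g(p)=\max_{i\le p}f_i(p)$. All of $\omega^\omega$ is unbounded, since $g$ never dominates $g+1$. So $\aleph_1\le\mathfrak b\le\mathfrak c$.

Two consequences of Theorem A can be read off at once. The space $X$ is a closed subspace of the WCG space $X^{**}$, so WCG does not pass to closed subspaces. By Theorem B(1), $X$ is not complemented in $X^{**}$.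

Scalars are real until the last section, where the complex case is deduced. Throughout, $\varepsilon_n=2^{-n}$, so $\varepsilon_0=1$ and $\sum_n\varepsilon_n=2$. We use freely the following textbook facts: Krein's theorem (the closed absolutely convex hull of a weakly compact set is weakly compact), Goldstine's theorem, Riesz representation $C(K)^*=M(K)$ (Radon measures), and König's lemma (an infinite tree with finite levels has an infinite branch). One consequence of Krein's theorem will be used twice: if $X$ is WCG, there is an *absolutely convex* weakly compact $K$ with $\bigcup_{l\in\omega}lK$ dense in $X$.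

## 2. Separable, reflexive and dual spaces, and density below $\mathfrak b$

If $X$ is separable it is WCG. If $X$ is reflexive there is nothing to ask. The next case is that of dual spaces.

**Proof of Theorem B(1).** Let $P:Y^{**}\to Y$ be a bounded projection and let $K$ generate $Y^{**}$. Bounded operators are weak-to-weak continuous, so $P(K)$ is weakly compact. Its span is $P(\operatorname{span}K)$, which is dense in $P(Y^{**})=Y$. So $Y$ is WCG. Now let $k\ge1$, $Y=X^{(k)}$, $E=X^{(k-1)}$, so $Y=E^*$. The adjoint of the canonical embedding $E\to E^{**}$ maps $E^{***}=Y^{**}$ to $E^*=Y$ and is the identity on $Y$, hence a bounded projection onto $Y$. $\square$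

What about a general $X$, which only sits in $X^{**}$ as a closed subspace? If $K$ generates $X^{**}$, the first thought is to use $K\cap X$. Nothing forces $K$ to meet $X$. Suppose $X^{**}$ is separable and $X$ is not reflexive (James's space is a textbook example). The complement of the proper closed subspace $X$ is dense in $X^{**}$, so there is a sequence $(y_n)$ in $B_{X^{**}}\setminus X$ dense in $B_{X^{**}}$. Then $K=\{0\}\cup\{y_n/(n+1)\}$ generates $X^{**}$, and $K\cap X=\{0\}$.

The better approach is to *approximate* elements of $X$ by multiples of $K$. It goes a long way.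

**Grothendieck's lemma.** If $S\subset V$ and for every $\varepsilon>0$ there is a weakly compact $K_\varepsilon\subset V$ with $S\subset K_\varepsilon+\varepsilon B_V$, then $S$ is relatively weakly compact. (The set $K_\varepsilon+\varepsilon B_{V^{**}}$ is weak\* compact, so it contains the weak\* closure of $S$ in $V^{**}$. Points of that closure are thus at distance $\le\varepsilon$ from $V$ for all $\varepsilon$, and so lie in $V$. The closure is weak\* compact and contained in $V$, so it is weakly compact in $V$.)

**Proof of Theorem B(2).** Let $X$ be a closed subspace of a WCG space $V$ with $\operatorname{dens}X<\mathfrak b$, and let $K\subset V$ be weakly compact, absolutely convex, with $\bigcup_m mK$ dense in $V$. Let $\{x_i:i\in I\}$ be dense in $X$ with $|I|<\mathfrak b$. By density of $\bigcup_m mK$, there is for each $i$ a function $m_i\in\omega^\omega$ with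
$$x_i\in m_i(p)K+2^{-p}B_V\qquad\text{for all }p .$$
Since $|I|<\mathfrak b$, some $f\in\omega^\omega$ eventually dominates all $m_i$. Each $m_i$ exceeds $f$ at finitely many places only, so $I=\bigcup_{q\in\omega}I_q$ with $I_q=\{i: m_i(p)\le f(p)+q\text{ for all }p\}$. As $mK\subset m'K$ for $m\le m'$,
$$S_q:=\{x_i:i\in I_q\}\subset\bigcap_p\big((f(p)+q)K+2^{-p}B_V\big),$$
which is relatively weakly compact in $V$ by Grothendieck's lemma. Since $X$ is weakly closed in $V$, the weak closure $\overline{S_q}$ is a weakly compact subset of $X$. Put $c_q=1+\sup_{x\in S_q}\|x\|$ (with supremum $0$ if $S_q=\emptyset$). The set $\{0\}\cup\bigcup_q2^{-q}c_q^{-1}\overline{S_q}$ is weakly compact: the $q$-th piece lies in $2^{-q}B_X$, so a weak neighbourhood of $0$ contains all but finitely many pieces, and each remaining piece is weakly compact. It generates $X$, because its span contains all $x_i$.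

Now let $X$ be as in Theorem A. It is a closed subspace of the WCG space $X^{**}$ and is not WCG, so its density is $\ge\mathfrak b$. Theorem A, proved below, provides a counterexample of density $\mathfrak c$. $\square$

**Where this method stops.** We cut $I$ into countably many pieces on each of which all $m_i$ lie below one function. Such a cut exists *only* if $\{m_i\}$ is bounded: if $m_i\le f_q$ for all $i\in I_q$, a function eventually dominating all $f_q$ eventually dominates all $m_i$. So if $\{m_i:i\in I\}$ is unbounded, the argument has nothing to say. A counterexample must therefore live on an index set which resists countable partitions. That is what we shall build.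

## 3. Disjoint families, triangular patterns, and $e=h+\sum_n\varepsilon_ng^n$

Three small observations show what the construction should look like.

**Disjointness gives weak compactness.** Let $(f_i)_{i\in I}$ be functions in $C(K)$ with $|f_i|\le1$ whose supports $\{f_i\ne0\}$ are pairwise disjoint. For $\mu\in M(K)$ we have $\sum_i|\mu(f_i)|\le\|\mu\|$, so $\{0\}\cup\{f_i\}$ is weakly compact, exactly as in $c_0(I)$.

**Triangular patterns destroy weak compactness.** Let $s_i\to b$ in a compact space $K$, and let $f_i\in C(K)$ satisfy
$$f_i(s_{i'})=1\ \text{ if } i\le i',\qquad f_i(s_{i'})=0\ \text{ if } i>i'.$$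
Then no weakly compact subset of $C(K)$ contains all $f_i$. Indeed, $f_i(b)=\lim_{i'}f_i(s_{i'})=1$. A weak cluster point $x\in C(K)$ of $(f_i)$ would satisfy $x(s_{i'})=0$ for every $i'$ and $x(b)=1$, which contradicts continuity.

**A continuous function may split in the bidual.** Let $K=\omega\cup\{\infty\}$ be the one-point compactification of $\omega$, and let $e=1$, $u_k=1_{\{0,\dots,k\}}$, $g=1_\omega$, $h=1_{\{\infty\}}$. For $\mu\in M(K)$, $\mu(u_k)\to\mu(\omega)$. So the continuous functions $u_k$ converge weak\* in $C(K)^{**}$ to the discontinuous $g$, and $e=h+g$.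

Here is the plan. We want vectors $e_\gamma$, $\gamma\in\Gamma$, such that however $\Gamma$ is cut into countably many pieces, one piece carries a triangular pattern. That makes $X$ non-WCG. In $X^{**}$ we want
$$e_\gamma=h_\gamma+\sum_n\varepsilon_n\,g^n_\gamma ,$$
where the $h_\gamma$ are disjoint, and where, for each $n$, the $g^n_\gamma$ fall into countably many disjoint families. The splitting uses vectors $g^n_\gamma$ that are only weak\* limits of vectors $u^{\gamma,n}_k\in X$. The triangular patterns come from branches of trees $T_n$, and the disjoint families come from colourings $a_n:\Gamma\to\omega$ that are injective along chains of $T_n$. These two demands pull against each other, and it is essential that there are infinitely many pairs $(T_n,a_n)$. We return to this at the end of Section 9.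

## 4. The index set $\Gamma$ and the trees $T_n$

By recursion on $\xi<\omega_1$ we define sets $\Gamma^\xi$. Put $\Gamma^{<\xi}=\bigcup_{\eta<\xi}\Gamma^\eta$. An element of $\Gamma^\xi$ is a triple
$$\gamma=\big(\xi,(a_n)_{n\in\omega},(\pi_n(j))_{n,j\in\omega}\big),\qquad a_n\in\omega,\quad \pi_n(j)\in(\Gamma^{<\xi}\times\omega)\cup\{*\}.$$
We write $\rho(\gamma)=\xi$ (the *rank*), $a_n(\gamma)=a_n$ (the *$n$-th colour*), $\pi_n(\gamma,j)=\pi_n(j)$. Put $P_n(\gamma,j)=\emptyset$ if $\pi_n(\gamma,j)=*$, and
$$P_n(\gamma,j)=\{\gamma'\}\cup P_n(\gamma',j')\quad\text{if }\pi_n(\gamma,j)=(\gamma',j').$$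
By induction on the rank this is a finite set of elements of rank $<\xi$. Then $\Gamma^\xi$ consists of **all** such triples satisfying:

* (a) $a_n(\gamma')\ne a_n(\gamma)$ for all $n,j$ and all $\gamma'\in P_n(\gamma,j)$;
* (b) the sets $P_n(\gamma,j)$, $(n,j)\in\omega\times\omega$, are pairwise disjoint;
* (c) $\pi_n(\gamma,j)=*$ for all $n$ and all odd $j$.

Let $\Gamma=\bigcup_{\xi<\omega_1}\Gamma^\xi$. There are at most $\mathfrak c^\omega=\mathfrak c$ triples at each stage, and $\Gamma^0$ consists of all $(0,(a_n),(*))$, so $|\Gamma^0|=\mathfrak c$. Hence $|\Gamma|=\mathfrak c$.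

**The trees.** For each $n$ let $T_n=\Gamma\times\omega$. Its elements are *nodes*, and $(\gamma,j)$ is a node *over* $\gamma$. The tree order $<_n$ is the one in which $\pi_n(\gamma,j)$ is the immediate predecessor of $(\gamma,j)$, and $(\gamma,j)$ is a root if $\pi_n(\gamma,j)=*$. Let $C_n(t)$ be the finite chain of all nodes $\le_nt$. The *shadow* $\mathrm{sh}(c)\subset\Gamma$ of a chain $c$ is its set of first coordinates. Thus $\mathrm{sh}(C_n(\gamma,j))=\{\gamma\}\cup P_n(\gamma,j)$.

**A small example.** Let $\alpha\in\Gamma^0$ have all colours $0$ and all $\pi_n(\alpha,j)=*$. Let $\beta$ have rank $1$, all colours $1$, $\pi_0(\beta,0)=(\alpha,1)$, and $\pi_n(\beta,j)=*$ otherwise. Then $P_0(\beta,0)=\{\alpha\}$, all other $P_n(\beta,j)$ are empty, and (a), (b), (c) hold. In $T_0$ we have the chain $(\alpha,1)<_0(\beta,0)$ with shadow $\{\alpha,\beta\}$. In $T_1$ all nodes over $\alpha$ and $\beta$ are roots. Had we also put $\pi_1(\beta,0)=(\alpha,0)$, the element $\alpha$ would lie in both $P_0(\beta,0)$ and $P_1(\beta,0)$, and (b) would fail.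

**Three consequences.** Ranks strictly increase along a chain, so a chain has at most one node over each $\gamma$. If two nodes of a $T_n$-chain lie over $\gamma'$ and $\gamma$, the first below the second, then $\gamma'$ is in some $P_n(\gamma,j)$. So by (a) *$a_n$ is injective on the shadow of every $T_n$-chain*. And (b) says:

> **(P)** If $\gamma\in P_n(\gamma',j)\cap P_m(\gamma',j')$, then $(n,j)=(m,j')$.

In words, once we know that a node over $\gamma'$ lies above some node over $\gamma$, in whatever tree, both the tree and that node over $\gamma'$ are determined.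

Let $B_n$ be the set of infinite downward closed chains of $T_n$, called *branches*. Nodes have finitely many predecessors, so branches have order type $\omega$. They are maximal chains: a node comparable with all nodes of a branch $b$ is either below one of them, hence in $b$, or above infinitely many nodes, which is impossible.

## 5. Every countable partition of $\Gamma$ catches a branch

This is the combinatorial core. Imagine an opponent who cuts $\Gamma$ into countably many pieces $\Gamma_l$, and moreover forbids, for each $\gamma$ and $n$, finitely many values $j$ and finitely many partners of $\gamma$. We must still find $n$ and a branch of $T_n$ inside $\Gamma_n$. The number of the tree and that of the piece agree.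

**Lemma 1.** Let $\Gamma=\bigcup_{l\in\omega}\Gamma_l$, and for each $n$ let $k^n:\Gamma\to\omega$ and let $\Phi^n$ assign to each $\gamma$ a finite subset of $\Gamma$. Then there are $n$ and a branch $(\gamma_0,j_0)<_n(\gamma_1,j_1)<_n\cdots$ in $B_n$ with $\gamma_i\in\Gamma_n$, $j_i>k^n(\gamma_i)$, and $\gamma_{i'}\notin\Phi^n(\gamma_i)$ for all $i\ne i'$.

To see that the index $n$ cannot be prescribed, let $\Gamma_l=\{\gamma:a_0(\gamma)=l\}$. Since $a_0$ is injective on branches of $T_0$, no branch of $T_0$ lies in $\Gamma_0$. The lemma must find a branch in another tree.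

*Proof.* Suppose the lemma fails. The strategy is to collect "small" chains on which the opponent blocks us, and then to observe that $\Gamma$ contains uncountably many elements sitting on top of all of these chains at once.

**Step 1: vocabulary.** The purpose is to say what a partial success is. Fix $n$. A nonempty finite downward closed chain $c$ of $T_n$ is *good* if $\mathrm{sh}(c)\subset\Gamma_n$, $j>k^n(\gamma)$ for all $(\gamma,j)\in c$, and $\gamma'\notin\Phi^n(\gamma)$ for all distinct $\gamma,\gamma'\in\mathrm{sh}(c)$. A branch all of whose nonempty finite initial segments are good would satisfy the lemma, so there is none, in any $T_n$. For $m\notin a_n(\mathrm{sh}(c))$ let $\mathrm{Ext}_m(c)$ be the set of $\gamma\in\Gamma_n$ with $a_n(\gamma)=m$ such that, for some $j$, $\pi_n(\gamma,j)$ is the top of $c$ and $c\cup\{(\gamma,j)\}$ is good. Call $c$ *$m$-small* if $c$ is good, $m\notin a_n(\mathrm{sh}(c))$, and $\mathrm{Ext}_m(c)$ is countable.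

**Step 2: many small chains.** We show: *if $\Gamma_n$ is uncountable, then for some $m$ there is an infinite family of $m$-small chains with pairwise disjoint shadows.* Suppose not. For every $m$ take, by Zorn's lemma, a maximal family of $m$-small chains with pairwise disjoint shadows. It is finite. Let $E_m$ be the union of its shadows, a finite set, and let $E=\bigcup_mE_m$, a countable set. If $c$ is good, $\mathrm{sh}(c)\cap E=\emptyset$ and $m\notin a_n(\mathrm{sh}(c))$, then $c$ is not $m$-small, for otherwise it could be added to the $m$-th family. So $\mathrm{Ext}_m(c)$ is uncountable.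

Now we build a branch. Pick $\gamma_0\in\Gamma_n\setminus E$ and an odd $j_0>k^n(\gamma_0)$. By (c), $(\gamma_0,j_0)$ is a root, so $\{(\gamma_0,j_0)\}$ is a good chain with shadow disjoint from $E$. Given a good chain $c$ with shadow disjoint from $E$, choose $m\notin a_n(\mathrm{sh}(c))$ and $\gamma\in\mathrm{Ext}_m(c)\setminus E$, and extend $c$ by the corresponding node over $\gamma$. The new chain is good, with shadow disjoint from $E$. Iterating, we obtain a branch all of whose finite initial segments are good, which is impossible.

**Step 3: elements on top of all small chains.** For each $n$ with $\Gamma_n$ uncountable fix $m_n$ and an infinite family $\mathcal D_n$ of $m_n$-small chains as in Step 2. For the other $n$ let $m_n=0$. Enumerate the pairs $(n,j)$ with $\Gamma_n$ uncountable and $j$ even, and select successively $d_{n,j}\in\mathcal D_n$ so that the shadows of all the selected chains are pairwise disjoint. This is possible, because only finitely many members of $\mathcal D_n$ have shadows meeting a given finite set. Let $\pi_n(j)$ be the top of $d_{n,j}$ for these pairs, and $\pi_n(j)=*$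 for all others. Countably many ranks occur in the chains $d_{n,j}$. Let $\xi_0<\omega_1$ exceed them all, and for $\xi_0\le\xi<\omega_1$ put
$$\gamma^\xi=\big(\xi,(m_n)_n,(\pi_n(j))_{n,j}\big).$$
Then $P_n(\gamma^\xi,j)$ is $\mathrm{sh}(d_{n,j})$ or $\emptyset$. Condition (a) holds since $m_n\notin a_n(\mathrm{sh}(d_{n,j}))$, (b) holds by disjointness of the shadows, and (c) holds since only even $j$ are used. As $\Gamma^\xi$ contains *all* admissible triples, $\gamma^\xi\in\Gamma$.

**Step 4: contradiction.** We show that a small chain has too many extensions. There are uncountably many $\gamma^\xi$, so for some $n$ uncountably many of them lie in $\Gamma_n$. This $\Gamma_n$ is uncountable, so the chains $d_{n,j}$, $j$ even, are defined. Discard the countably many $\xi$ with $\gamma^\xi\in\Phi^n(\gamma')$ for some $\gamma'\in\mathrm{sh}(d_{n,j})$, $j$ even. For each remaining $\gamma^\xi\in\Gamma_n$, all but finitely many even $j$ satisfy $\mathrm{sh}(d_{n,j})\cap\Phi^n(\gamma^\xi)=\emptyset$, because the shadows are disjoint and $\Phi^n(\gamma^\xi)$ is finite. So we can choose such a $j$ with $j>k^n(\gamma^\xi)$.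 Then $d_{n,j}\cup\{(\gamma^\xi,j)\}$ is good, and $a_n(\gamma^\xi)=m_n$, i.e. $\gamma^\xi\in\mathrm{Ext}_{m_n}(d_{n,j})$. Thus uncountably many $\gamma^\xi$ lie in $\bigcup_{j\text{ even}}\mathrm{Ext}_{m_n}(d_{n,j})$, which is countable. This is a contradiction. $\square$

## 6. The compact spaces $K_n$ and the functions $e,u,g$

We now turn chains into points of compact spaces, so that branches become limits of their initial segments, and so that over each $\gamma$ we find a copy of the sequence $0,1,2,\dots\to\infty$ of Section 3.

Let $M=\omega\cup\{\infty\}\cup\{\circ\}$, where $\omega\cup\{\infty\}$ is the one-point compactification of the discrete space $\omega$ and $\circ$ is an extra isolated point. Identify a chain of $T_n$ with the function $s\in M^\Gamma$ given by $s(\gamma)=j$ if $(\gamma,j)$ is in the chain, and $s(\gamma)=\circ$ if there is no node over $\gamma$ in the chain. Let $K_n\subset M^\Gamma$ consist of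

* the constant function $\circ$;
* the functions $s_t$, $t\in T_n$, corresponding to the chains $C_n(t)$, and all branches $b\in B_n$;
* the functions $q_\gamma$, $\gamma\in\Gamma$, with $q_\gamma(\gamma)=\infty$ and $q_\gamma=\circ$ elsewhere.

In the example of Section 4, $s_{(\beta,0)}\in K_0$ takes the value $0$ at $\beta$, the value $1$ at $\alpha$, and $\circ$ elsewhere.

**$K_n$ is compact.** We show that $K_n$ is closed in the compact space $M^\Gamma$. Let $s\in\overline{K_n}$.

First suppose $s(\gamma)=\infty$, and suppose that $s(\gamma')\ne\circ$ for some $\gamma'\ne\gamma$. For every $N$ the conditions $\sigma(\gamma)\in[N,\infty]$, $\sigma(\gamma')\ne\circ$ define a neighbourhood of $s$, so some $\sigma\in K_n$ satisfies them. This $\sigma$ takes values $\ne\circ$ at two places, so it is a chain, and its nodes $(\gamma,j)$, $(\gamma',j')$, with $j\ge N$, are comparable. If $(\gamma',j')<_n(\gamma,j)$, then $\gamma'\in P_n(\gamma,j)$, and $j$ is determined by $\gamma,\gamma'$ through (P). If $(\gamma,j)<_n(\gamma',j')$, then $\gamma\in P_n(\gamma',j')$, so $j'$ is determined by (P), and hence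 so is $j$, since the chain $C_n(\gamma',j')$ has only one node over $\gamma$. So $j$ takes at most two values, a contradiction for large $N$. Hence $s(\gamma)=\infty$ implies $s=q_\gamma\in K_n$.

Now suppose $s$ omits $\infty$, and let $D=\{(\gamma,s(\gamma)):s(\gamma)\ne\circ\}$. Points of $\omega$ are isolated in $M$, so for any two nodes of $D$ some $\sigma\in K_n$ agrees with $s$ at both first coordinates. This $\sigma$ is a chain containing both nodes, so they are comparable. If $(\gamma,j)\in D$, then every $\sigma\in K_n$ close enough to $s$ satisfies $\sigma(\gamma)=j$, so it is a downward closed chain containing $(\gamma,j)$ and all its predecessors. Passing to the limit, the predecessors are in $D$. So $D$ is a downward closed chain, i.e. empty, of the form $C_n(t)$, or a branch, and $s\in K_n$. $\square$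

**Two convergences.** If $b=\{t_0<_nt_1<_n\cdots\}\in B_n$, then $s_{t_i}\to b$, since at each $\gamma$ the values are eventually equal to $b(\gamma)$. Also
$$s_{(\gamma,j)}\to q_\gamma\quad\text{as }j\to\infty .$$
At $\gamma$ the value is $j\to\infty$, and each $\gamma'\ne\gamma$ lies in at most one $P_n(\gamma,j)$ by (b), so the value at $\gamma'$ is $\circ$ for all but at most one $j$.

**The functions.** Define $\{0,1\}$-valued functions on $K_n$ by
$$e^n_\gamma(s)=1\iff s(\gamma)\ne\circ;\qquad u^{\gamma,n}_k(s)=1\iff s(\gamma)\in\{0,\dots,k\};\qquad g^n_\gamma(s)=1\iff s(\gamma)\in\omega.$$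
The first two are continuous, the third is the indicator of an open set, and
$$e^n_\gamma-g^n_\gamma=1_{\{q_\gamma\}},\tag{6.1}$$
since $q_\gamma$ is the only point of $K_n$ with value $\infty$ at $\gamma$. If $s(\gamma)\ne\circ\ne s(\gamma')$ with $\gamma\ne\gamma'$, then $s$ is a chain, and $a_n$ is injective on its shadow. Hence:

> **(D)** For fixed $n,m$ the functions $e^n_\gamma$ with $a_n(\gamma)=m$ have pairwise disjoint supports $\{e^n_\gamma\ne0\}$. So do the $g^n_\gamma$ and, for fixed $k$, the $u^{\gamma,n}_k$, with $a_n(\gamma)=m$.

**The space $F$ and the set $G$.** Let $F=(\bigoplus_nC(K_n))_{c_0}$, so that $F^*=(\bigoplus_nM(K_n))_{\ell_1}$. A uniformly bounded sequence $(f_n)$ of Borel functions $f_n$ on $K_n$ defines the element $(\mu_n)\mapsto\sum_n\int f_n\,d\mu_n$ of $F^{**}$, of norm $\sup_n\sup|f_n|$ (test on point masses for the lower bound). Such an element is determined by its values on point masses. View $u^{\gamma,n}_k\in F$, $g^n_\gamma\in F^{**}$ and, for $b\in B_n$, $\chi_b=1_{\{b\}}\in F^{**}$ as concentrated in the $n$-th coordinate. Put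
$$e_\gamma=(\varepsilon_ne^n_\gamma)_n\in F,\qquad G=\{e_\gamma\}_\gamma\cup\{u^{\gamma,n}_k\}_{\gamma,n,k}\subset B_F .$$

## 7. The weak\* closure of $G$ in $F^{**}$

The bidual of the space $X$ to be built will be generated by the weak\* closure of $G$. So we need to know all weak\* limits of elements of $G$. The surprise is how few there are: the $g^n_\gamma$, point indicators of branches, and $0$. The first lemma is the reason.

**Lemma 2.** If $\mu\in M(K_n)$ is positive and $\mu(\{b\})=0$ for all $b\in B_n$, then $(\mu(e^n_\gamma))_{\gamma}\in c_0(\Gamma)$.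

*Proof.* Suppose $\mu(e^n_\gamma)\ge c>0$ for all $\gamma$ in an infinite set $D$. We shall find a branch of positive measure.

**Step 1: products live on single nodes.** For $t=(\gamma,j)\in T_n$ let $V_t=\{s\in K_n:s(\gamma)=j\}$. This set is clopen, and consists of the chains in $K_n$ that contain $t$. Incomparable nodes have disjoint $V_t$'s, and $V_t\subset V_{t'}$ if $t'\le_nt$. Let $\gamma\ne\gamma'$ with $\rho(\gamma)\le\rho(\gamma')$. If $e^n_\gamma(s)e^n_{\gamma'}(s)=1$, then $s$ is a chain with nodes over both. Ranks increase along chains, so the node over $\gamma$ is the lower one, and $\gamma\in P_n(\gamma',j')$ with $j'=s(\gamma')$. By (P), $j'$ depends only on $\gamma,\gamma'$. Thus either $e^n_\gamma e^n_{\gamma'}=0$, or $e^n_\gamma e^n_{\gamma'}\le1_{V_{(\gamma',j')}}$ for one fixed $j'$.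

**Step 2: infinitely many nodes with large $\mu(V_t)$.** Fix an integer $N\ge2$ with $N\ge2\|\mu\|^2/c^2$. For distinct $\gamma_1,\dots,\gamma_N\in D$, Cauchy–Schwarz gives
$$N^2c^2\le\Big(\mu\big(\textstyle\sum_ie^n_{\gamma_i}\big)\Big)^2\le\|\mu\|\sum_{i,i'}\mu(e^n_{\gamma_i}e^n_{\gamma_{i'}}).$$
The diagonal terms contribute at most $N\|\mu\|$ to the last sum, so the off-diagonal terms, fewer than $N^2$ in number, add up to at least $N^2c^2/\|\mu\|-N\|\mu\|>0$. Some off-diagonal term is at least
$$\frac{c^2}{\|\mu\|}-\frac{\|\mu\|}N\ \ge\ c':=\frac{c^2}{2\|\mu\|}.$$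
By Step 1 there is a node $t$ over some $\gamma_i$ with $\mu(V_t)\ge c'$. Infinitely many pairwise disjoint $N$-subsets of $D$ give infinitely many such nodes, so $H=\{t:\mu(V_t)\ge c'\}$ is infinite.

**Step 3: König.** To pass from nodes to a branch, note that $H$ is downward closed, and that its antichains have at most $\|\mu\|/c'$ elements, since incomparable nodes have disjoint $V_t$. So its levels are finite, and by König's lemma $H$ contains a branch $b\in B_n$. A point in all $V_t$, $t\in b$, is a chain containing $b$, hence equal to $b$ by maximality. So $\bigcap_{t\in b}V_t=\{b\}$, a decreasing countable intersection, and $\mu(\{b\})\ge c'>0$. This is a contradiction. $\square$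

Write $\mathrm{acc}(A)$ for the set of weak\* accumulation points of $A\subset F^{**}$, and $\tilde G$ for the weak\* closure of $G$ in $F^{**}$. Put
$$Q=\{\chi_b,\ \varepsilon_n\chi_b:\ n\in\omega,\ b\in B_n\}.$$
A topological space is *scattered* if each nonempty subset $S$ has a point isolated in $S$. For example, $\{0\}\cup\{1/n:n\ge1\}$ is scattered: if $S\ne\{0\}$, any nonzero point of $S$ is isolated. The space $\mathbb Q$ is not scattered.

**Lemma 3.** $\mathrm{acc}(G)\subset\{g^n_\gamma\}_{\gamma,n}\cup Q\cup\{0\}$, $\ \mathrm{acc}(\{g^n_\gamma\}_{\gamma,n})\subset Q\cup\{0\}$, $\ \mathrm{acc}(Q)\subset\{0\}$. Moreover all $g^n_\gamma$ belong to $\tilde G$, and $\tilde G$ is scattered.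

*Proof.* If $y\in\mathrm{acc}(A)$, the sets $(U\cap A)\setminus\{y\}$, $U$ a neighbourhood of $y$, lie in an ultrafilter on $A$. It converges to $y$, and it is nonprincipal, because each point of $A$ other than $y$ is missed by some $U$. Choosing one index for each element of $A$, we regard it as a nonprincipal ultrafilter on an index set. We say that a quantity is *fixed* along the ultrafilter if it is constant on a member of it. An index in $\omega$ or $\Gamma$ that is not fixed has a nonprincipal image ultrafilter, and then any property that fails for only finitely many of its values holds along the ultrafilter.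

**Step 1: at most one branch.** This step prevents limits from collecting several branches. *For a nonprincipal ultrafilter $\mathcal U$ on $\Gamma$ there is at most one pair $(n,b)$, $b\in B_n$, with $\mathrm{sh}(b)\in\mathcal U$.* Let $(n,b)$, $(n',b')$ be two such pairs. Then $I=\mathrm{sh}(b)\cap\mathrm{sh}(b')\in\mathcal U$ is infinite. Let $\gamma$ be its element of least rank. For any other $\gamma'\in I$, with nodes $(\gamma',j)\in b$ and $(\gamma',j')\in b'$, the node over $\gamma$ lies lower in both branches, so $\gamma\in P_n(\gamma',j)\cap P_{n'}(\gamma',j')$ and $(n,j)=(n',j')$ by (P). Hence $n=n'$, and $b,b'$ share infinitely many nodes. Each of them is the set of predecessors of these common nodes, so $b=b'$.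

**Step 2: functions below $e^n_\gamma$.** This step computes all the limits we need. Fix $n$, and let $f_i$ be Borel functions on $K_n$ with values in $\{0,1\}$ and $f_i\le e^n_{\gamma_i}$, indexed along an ultrafilter whose image $\mathcal U$ under $i\mapsto\gamma_i$ is nonprincipal. *The weak\* limit of $f_i$ is $0$, or $\chi_b$ for a single $b\in B_n$ with $\mathrm{sh}(b)\in\mathcal U$.* To see this, write $\mu\in M(K_n)$ as $\mu=\mu_0+\sum_{b\in B_n}\mu(\{b\})\delta_b$, so that $|\mu_0|(\{b\})=0$ for all $b\in B_n$. By Lemma 2, $|\mu_0(f_i)|\le|\mu_0|(e^n_{\gamma_i})\to0$. Also $f_i(b)\to\theta_b\in\{0,1\}$. Since $f_i(b)\le e^n_{\gamma_i}(b)$, and $e^n_{\gamma_i}(b)=1$ iff $\gamma_i\in\mathrm{sh}(b)$, we have $\theta_b=0$ if $\mathrm{sh}(b)\notin\mathcal U$. As $\sum_b|\mu(\{b\})|<\infty$, we get $\lim\mu(f_i)=\sum_b\theta_b\mu(\{b\})$, and by Step 1 at most one $\theta_b$ is $1$.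

**Step 3: limits of elements of $G$.** An ultrafilter on $G$ contains $\{e_\gamma\}$ or $\{u^{\gamma,n}_k\}$.

*Limits of $e_\gamma$.* Apply Step 2 with $f_\gamma=e^n_\gamma$ in each coordinate $n$, and sum over $n$; this is allowed, since the $n$-th term is at most $\varepsilon_n\|\mu_n\|$. By Step 1 at most one coordinate has a nonzero limit. The limit is $0$ or $\varepsilon_n\chi_b$ for one $n$ and one $b\in B_n$.

*Limits of $u^{\gamma,n}_k$.* If $n$ is not fixed, the limit is $0$, because $|\mu_n(u^{\gamma,n}_k)|\le\|\mu_n\|$ and $\sum_n\|\mu_n\|<\infty$. If $n$ and $\gamma$ are fixed, then $k\to\infty$, and the limit is $g^n_\gamma$ by monotone convergence (applied to the positive and negative parts of $\mu_n$). If $n$ is fixed and $\gamma$ is not, Step 2 gives $0$ or some $\chi_b$. The second case also shows $g^n_\gamma=\lim_ku^{\gamma,n}_k\in\tilde G$.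

**Step 4: limits of the $g^n_\gamma$ and of elements of $Q$.** We check that passing to limits again gives nothing new. For the $g^n_\gamma$: either $n$ is not fixed, and the limit is $0$ as before; or $n$ is fixed, then $\gamma$ is not, and Step 2 applies. For $Q$: if $y\in\{\chi_b,\varepsilon_n\chi_b\}$ with $b\in B_n$, then $|y((\mu_m)_m)|\le|\mu_n(\{b\})|$. Since $\sum_n\sum_{b\in B_n}|\mu_n(\{b\})|<\infty$ and each pair $(n,b)$ gives at most two elements of $Q$, limits along nonprincipal ultrafilters are $0$.

**Step 5: $\tilde G$ is scattered.** First, $G$, $\{g^n_\gamma\}$ and $Q\cup\{0\}$ are pairwise disjoint. Elements of $G$ are continuous in each coordinate and nonzero. The function $g^n_\gamma$ is discontinuous, since $s_{(\gamma,j)}\to q_\gamma$ while $g^n_\gamma(s_{(\gamma,j)})=1$ and $g^n_\gamma(q_\gamma)=0$. The function $\chi_b$ is discontinuous, since $s_{t_i}\to b$ while $\chi_b(s_{t_i})=0$ and $\chi_b(b)=1$. And $g^n_\gamma(s_{(\gamma,0)})=1$, while elements of $Q\cup\{0\}$ vanish at all $s_t$. By Steps 3 and 4, $\tilde G\subset G\cup\{g^n_\gamma\}\cup Q\cup\{0\}$.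

Let $\emptyset\ne S\subset\tilde G$. If $S$ meets $G$, any point of $S\cap G$ is isolated in $S$, since $\mathrm{acc}(G\cup\{g^n_\gamma\}\cup Q\cup\{0\})$ misses $G$. Otherwise, if $S$ meets $\{g^n_\gamma\}$, any such point is isolated in $S$, since $\mathrm{acc}(\{g^n_\gamma\}\cup Q\cup\{0\})\subset Q\cup\{0\}$. Otherwise $S\subset Q\cup\{0\}$, and any nonzero point of $S$ is isolated in $S$, or $S=\{0\}$. $\square$

## 8. The interpolation space $X$ and its bidual

The space $F$ is too big. We want a space whose bidual is generated by $\tilde G$, and the Davis–Figiel–Johnson–Pełczyński construction produces it. Let $W$ be the norm-closed absolutely convex hull of $G$ in $F$, let $\tilde W$ be its weak\* closure in $F^{**}$, and let $L=\tilde G\cup(-\tilde G)$, a weak\* compact subset of $\tilde W$.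

**Lemma 4.** Every $w\in\tilde W$ is of the form $w=\sum_i\lambda_iy_i$ (norm convergent in $F^{**}$) with countably many $y_i\in L$, $\lambda_i\ge0$, $\sum_i\lambda_i=1$.

*Proof.* The point of the lemma is that on a scattered compact space integrals are sums.

**Step 1: $w$ is an integral.** The vector $w$ is the weak\* limit of a net of convex combinations of elements of $G\cup(-G)\subset L$, i.e. of barycentres of finitely supported probabilities $\nu_\alpha$ on $L$. Let $\nu$ be a weak\* cluster point of $(\nu_\alpha)$ among the Radon probabilities on $L$. Each $f\in F^*$ is continuous on $L$, so $w(f)=\int_Ly(f)\,d\nu(y)$ for all $f\in F^*$.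

**Step 2: $L$ is scattered.** Suppose $\emptyset\ne S\subset L$ has no isolated point. The set $S\setminus\tilde G$ is open in $S$ and contained in the scattered set $-\tilde G$. If it were nonempty, it would have an isolated point, which would be isolated in $S$. So $S\subset\tilde G$, which contradicts Lemma 3.

**Step 3: $\nu$ is atomic.** If $\nu$ had a nonzero diffuse part $\nu_d$, its support would have a relatively isolated point $p$, say $U\cap\operatorname{supp}\nu_d=\{p\}$ with $U$ open. Then $\nu_d(\{p\})=\nu_d(U)>0$, a contradiction. So $\nu=\sum_i\lambda_i\delta_{y_i}$, and Step 1 gives $w=\sum_i\lambda_iy_i$. $\square$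

**The construction.** For $r\ge1$ let $\|\cdot\|_r$ be the gauge of $U_r=2^rW+2^{-r}B_F$. Since $2^{-r}B_F\subset U_r\subset(2^r+2^{-r})B_F$, it is an equivalent norm on $F$. Let
$$X=\Big\{x\in F:\ \|x\|_X^2=\sum_{r\ge1}\|x\|_r^2<\infty\Big\}.$$
As a test of the definition: if $W$ were $B_F$, we would have $\|x\|_r=\|x\|/(2^r+2^{-r})$, so $X=F$ with an equivalent norm. A small $W$ makes $X$ small.

**The bidual.** We identify $X^{**}$ inside $F^{**}$. The map $x\mapsto(x,x,\dots)$ is an isometry of $X$ onto the subspace $\Delta$ of all diagonal elements of $Z=(\bigoplus_r(F,\|\cdot\|_r))_{\ell_2}$, which is closed. So $X$ is a Banach space, and $X^{**}=\Delta^{\perp\perp}$ isometrically, the weak\* closure of $\Delta$ in $Z^{**}=(\bigoplus_r(F^{**},\|\cdot\|_r))_{\ell_2}$. Here the bidual norm $\|\cdot\|_r$ on $F^{**}$ has as closed unit ball the weak\* closure of $U_r$, which by weak\* compactness (and since $B_F$ is weak\* dense in $B_{F^{**}}$) is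
$$\tilde U_r=2^r\tilde W+2^{-r}B_{F^{**}}.$$
For $f\in F^*$, the functional "$f$ on coordinate $r$ minus $f$ on coordinate $r'$" vanishes on $\Delta$. So $\Delta^{\perp\perp}$ consists of diagonal elements $(\xi,\xi,\dots)$, $\xi\in F^{**}$. We identify $X^{**}$ with the linear subspace of these $\xi$ in $F^{**}$, with norm $\|\xi\|_{X^{**}}^2=\sum_r\|\xi\|_r^2$. The canonical embedding $X\to X^{**}$ is the restriction of $F\to F^{**}$, and the inclusion $X^{**}\to F^{**}$ is continuous.

**(8.1)** $\tilde W\subset B_{X^{**}}$. *This puts the limits of $G$ into $X^{**}$.* For $w\in W$ we have $w\in2^{-r}U_r$, so $\|w\|_r\le2^{-r}$, $w\in X$ and $\|w\|_X\le1$. Let $w_\alpha\in W$ converge weak\* to $w\in\tilde W$. The bounded net $(w_\alpha,w_\alpha,\dots)$ in $\Delta$ has a weak\* cluster point in $Z^{**}$, and each of its coordinates is $w$. So $(w,w,\dots)\in\Delta^{\perp\perp}$, with norm $\le1$.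

**(8.2)** $X^{**}$ is the $\|\cdot\|_{X^{**}}$-closed span of $\tilde W$. Let $\xi\in X^{**}$ and $\lambda_r=\|\xi\|_r+2^{-r}$, so $\lambda_r\to0$. Since $\xi\in\lambda_r\tilde U_r$, write $\xi=\lambda_r(2^rw_r+2^{-r}b_r)$ with $w_r\in\tilde W$, $b_r\in B_{F^{**}}$. We compare $\xi$ with $2^r\lambda_rw_r$. For $m\le r$, as $B_{F^{**}}\subset2^m\tilde U_m$,
$$\|\xi-2^r\lambda_rw_r\|_m=\lambda_r2^{-r}\|b_r\|_m\le\lambda_r2^{m-r}.$$
For $m>r$, as $\tilde W\subset2^{-m}\tilde U_m$, $\|\xi-2^r\lambda_rw_r\|_m\le\|\xi\|_m+\lambda_r2^{r-m}$. Hence
$$\|\xi-2^r\lambda_rw_r\|_{X^{**}}\le2\lambda_r+\Big(\sum_{m>r}\|\xi\|_m^2\Big)^{1/2}+\lambda_r\to0.$$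

**(8.3)** $X^{**}$ is the closed span of $\tilde G$. By Lemma 4 each $w\in\tilde W$ is $\sum_i\lambda_iy_i$ in $F^{**}$ with $y_i\in L\subset\tilde W$. By (8.1) the series converges absolutely in $X^{**}$. Its sum there is also $w$, because the inclusion $X^{**}\to F^{**}$ is continuous. So $\tilde W$ lies in the closed span of $L$, which is that of $\tilde G$. Now use (8.2).

**(8.4)** *This is the disjointness principle of Section 3, transported to $X^{**}$.* If $(h_i)_{i\in I}$ is bounded in $X^{**}$ and $C:=\sup\|\sum_{i\in A}\pm h_i\|_{F^{**}}<\infty$ over all finite $A\subset I$ and all signs, then $(\Theta(h_i))_i\in c_0(I)$ for every $\Theta\in X^{***}$. Consequently $\{h_i\}\cup\{0\}$ is weakly compact in $X^{**}$.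

Indeed, by Hahn–Banach $\Theta$ extends to some $(\Theta_r)\in(\bigoplus_r(F^{**},\|\cdot\|_r)^*)_{\ell_2}$, so $\Theta(h_i)=\sum_r\Theta_r(h_i)$. For fixed $r$, the norm $\|\cdot\|_r$ is equivalent to that of $F^{**}$, so $\Theta_r$ is bounded on $F^{**}$. Choosing signs, $\sum_{i\in A}|\Theta_r(h_i)|\le\|\Theta_r\|_{F^{***}}\,C$ for all finite $A$, and therefore $(\Theta_r(h_i))_i\in c_0(I)$. The series over $r$ converges uniformly in $i$, because
$$\sum_{r>R}|\Theta_r(h_i)|\le\Big(\sum_{r>R}\|\Theta_r\|^2\Big)^{1/2}\sup_i\|h_i\|_{X^{**}} .$$
So $(\Theta(h_i))_i\in c_0(I)$. Every weak neighbourhood of $0$ then contains $h_i$ for all but finitely many $i$.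

## 9. $X^{**}$ is WCG: countably many disjoint families

By Lemma 3 and (8.1), $g^n_\gamma\in\tilde G\subset B_{X^{**}}$, so the series in
$$h_\gamma:=e_\gamma-\sum_n\varepsilon_ng^n_\gamma\tag{9.1}$$
converges in $X^{**}$, and $\|h_\gamma\|_{X^{**}}\le1+2=3$. By (6.1), as an element of $F^{**}$, $h_\gamma=(\varepsilon_n1_{\{q_\gamma\}})_n$. Consider the countably many families

1. $\{u^{\gamma,n}_k:a_n(\gamma)=m\}$ for $n,k,m\in\omega$;
2. $\{g^n_\gamma:a_n(\gamma)=m\}$ for $n,m\in\omega$;
3. $\{\varepsilon_n\chi_b:\ b\in B_n,\ \chi_b\in\tilde G\text{ or }\varepsilon_n\chi_b\in\tilde G\}$ for $n\in\omega$;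
4. $\{h_\gamma:\gamma\in\Gamma\}$.

**Each family is weakly compact together with $0$.** All are contained in $3B_{X^{**}}$; for family 3 use (8.1) and $\varepsilon_n\le1$. Each consists of sequences of functions of sup norm $\le1$ which in each coordinate have pairwise disjoint supports, by (D) for families 1 and 2, and because they are multiples of indicators of distinct points for 3 and 4. So all finite signed sums have $F^{**}$-norm $\le1$, and (8.4) applies.

**Together they generate.** Their joint closed span contains all $u^{\gamma,n}_k$ and $g^n_\gamma$, hence $e_\gamma=h_\gamma+\sum_n\varepsilon_ng^n_\gamma$, and all elements of $Q\cap\tilde G$. By Lemma 3 it contains $\tilde G$, so it is $X^{**}$ by (8.3).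

**One weakly compact set.** Let $(H_r)_{r\ge1}$ list the families. A weak neighbourhood of $0$ contains $2^{-r}H_r\subset3\cdot2^{-r}B_{X^{**}}$ for all large $r$, and all but finitely many members of each of the remaining $2^{-r}H_r$. So $\{0\}\cup\bigcup_r2^{-r}H_r$ is weakly compact, and it generates $X^{**}$. **Hence $X^{**}$ is WCG.**

**Remark (finitely many trees are not enough).** Suppose we keep only the coordinates $n<N$, with $F_N=\bigoplus_{n<N}C(K_n)$ and the corresponding truncated $e_\gamma$ and $u^{\gamma,n}_k$, and form $X_N$ in the same way. Then $X_N$ *is* WCG. For fixed $(m_0,\dots,m_{N-1})$ the $e_\gamma$ with $a_n(\gamma)=m_n$ for all $n<N$ have disjoint supports in each coordinate, by (D). So with $0$ they form a weakly compact set in $X_N^{**}$ by (8.4), hence in $X_N$. There are only countably many such families, and countably many families of $u$'s as before. They generate $X_N$: the computation in (8.2), done in $F_N$ with $U_r$, shows that $W$ spans a dense subspace of $X_N$. If $v_i\to w$ in $F_N$ with $w\in W$ and $v_i$ in the absolutely convex hull of the generators, then for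 each $m$ we have $\|v_i-w\|_m\to0$ and $\|v_i-w\|_m\le2\cdot2^{-m}$, so $v_i\to w$ in $X_N$. With all coordinates, this cut of $\{e_\gamma\}$ is indexed by the whole sequence $(a_n(\gamma))_n$, and there are uncountably many sequences.

## 10. $X$ is not WCG: a triangular pattern on a branch

Suppose $X$ is WCG. Let $K\subset X$ be absolutely convex and weakly compact with $\bigcup_{l\in\omega}lK$ dense in $X$.

**Step 1: a partition of $\Gamma$.** We read off a countable partition to which Lemma 1 will be applied. Recall $e_\gamma\in G\subset X$. For each $\gamma$ choose $l(\gamma)\in\omega$ and $x_\gamma\in l(\gamma)K$ with $\|e_\gamma-x_\gamma\|_X<\frac1{12}$. As $U_1\subset\frac52B_F$, we have $\|x\|_F\le\frac52\|x\|_1\le3\|x\|_X$ on $X$. So $\|e_\gamma-x_\gamma\|_F<\frac14$. Also $K$ is weakly compact in $F$, because the inclusion $X\to F$ is weak-to-weak continuous. Let $\Gamma_l=\{\gamma:l(\gamma)=l\}$.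

**Step 2: finite approximations.** We want to know on which indices $x_\gamma$ essentially depends. For $x\in X$ and every $r$, $\|x\|_r<\|x\|_X+1$, so $x\in(\|x\|_X+1)(2^rW+2^{-r}B_F)$. Letting $r\to\infty$, $x$ is in the $F$-closure of $\operatorname{span}W$, hence of $\operatorname{span}G$. So for each $\gamma,n$ we can choose a finite combination
$$z_{\gamma,n}=\sum_{\gamma'}c_{\gamma'}e_{\gamma'}+\sum_{\gamma',k,m}c_{\gamma',k,m}u^{\gamma',m}_k,\qquad\|x_\gamma-z_{\gamma,n}\|_F<\frac{\varepsilon_n}{16},$$
whose coefficients depend on $\gamma$ and $n$. Let $\Phi^n(\gamma)$ be the finite set of all $\gamma'\ne\gamma$ occurring as an index in this expression, and let $k^n(\gamma)\in\omega$ be an upper bound for all $k$ occurring.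

**Step 3: the coefficient of $e_\gamma$ is large.** This is what the points $q_\gamma$ are for. Let $c_\gamma$ be the coefficient of $e_\gamma$ in $z_{\gamma,n}$ ($0$ if $e_\gamma$ does not occur). Evaluate the $0$-th coordinate at $q_\gamma\in K_0$. All $u^{\gamma',0}_k$ vanish there, since $q_\gamma$ takes no value in $\omega$; the $u^{\gamma',m}_k$ with $m\ne0$ have $0$-th coordinate $0$; $e^0_{\gamma'}(q_\gamma)=0$ for $\gamma'\ne\gamma$; and $\varepsilon_0e^0_\gamma(q_\gamma)=1$. So $z_{\gamma,n}$ gives $c_\gamma$ and $e_\gamma$ gives $1$. Hence $|1-c_\gamma|\le\|e_\gamma-z_{\gamma,n}\|_F<\frac14+\frac1{16}<\frac12$, and $c_\gamma\ge\frac12$.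

**Step 4: the branch.** Apply Lemma 1 to $(\Gamma_l)$, $(k^n)$, $(\Phi^n)$. We obtain $n$ and $b=\{(\gamma_0,j_0)<_n(\gamma_1,j_1)<_n\cdots\}\in B_n$ with $\gamma_i\in\Gamma_n$, $j_i>k^n(\gamma_i)$, and $\gamma_{i'}\notin\Phi^n(\gamma_i)$ for $i\ne i'$. Let $s_{i'}\in K_n$ be the chain $\{(\gamma_r,j_r):r\le i'\}$, and let $\delta_s\in F^*$ denote evaluation of the $n$-th coordinate at $s\in K_n$. We find the triangular pattern, up to small errors:

* *If $i\le i'$:* the only element of $\mathrm{sh}(s_{i'})$ that occurs in $z_{\gamma_i,n}$ is $\gamma_i$, since the other occurring indices are in $\Phi^n(\gamma_i)$. Moreover $u^{\gamma_i,n}_k(s_{i'})=0$ for all occurring $k$, since $s_{i'}(\gamma_i)=j_i>k$. So $\delta_{s_{i'}}(z_{\gamma_i,n})=\varepsilon_nc_{\gamma_i}\ge\varepsilon_n/2$, and $\delta_{s_{i'}}(x_{\gamma_i})\ge\frac7{16}\varepsilon_n$.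
* *If $i>i'$:* neither $\gamma_i$ nor any other index occurring in $z_{\gamma_i,n}$ is in $\mathrm{sh}(s_{i'})$. So $\delta_{s_{i'}}(z_{\gamma_i,n})=0$, and $|\delta_{s_{i'}}(x_{\gamma_i})|\le\frac1{16}\varepsilon_n$.

**Step 5: contradiction.** We argue as in Section 3. All $x_{\gamma_i}$ lie in $nK$, because $\gamma_i\in\Gamma_n$, and $nK$ is weakly compact in $F$. Let $x\in F$ be a weak cluster point of $(x_{\gamma_i})_i$. For each $i'$ the second bullet holds for all $i>i'$, so $\delta_{s_{i'}}(x)\le\frac1{16}\varepsilon_n$. Since $s_{i'}\to b$ in $K_n$, the first bullet gives $\delta_b(x_{\gamma_i})\ge\frac7{16}\varepsilon_n$ for all $i$, so $\delta_b(x)\ge\frac7{16}\varepsilon_n$. But the $n$-th coordinate of $x$ is continuous on $K_n$, so $\delta_b(x)=\lim_{i'}\delta_{s_{i'}}(x)\le\frac1{16}\varepsilon_n$. This is a contradiction. **Hence $X$ is not WCG.**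

## 11. The density of $X$, and complex scalars

**Density.** We check that $\operatorname{dens}X=\mathfrak c$. We have $|\Gamma|=\mathfrak c$ and $|B_n|\le\mathfrak c^\omega=\mathfrak c$, so $|\tilde G|\le\mathfrak c$ by Lemma 3. By (8.3), $\operatorname{dens}X\le\operatorname{dens}X^{**}\le\mathfrak c$. Conversely, for $\gamma\ne\gamma'$,
$$3\|e_\gamma-e_{\gamma'}\|_X\ge\|e_\gamma-e_{\gamma'}\|_F\ge1,$$
where the last inequality comes from evaluating the $0$-th coordinate at $q_\gamma\in K_0$. So $X$ contains $\mathfrak c$ points at mutual distances $\ge\frac13$, and $\operatorname{dens}X=\mathfrak c$. This proves Theorem A for real scalars, and completes the proof of Theorem B(2).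

**Complex scalars.** We deduce the complex case of Theorem A by complexification. Let $X_{\mathbb C}=X\oplus iX$, which again has density $\mathfrak c$. Up to equivalent norms, $(X_{\mathbb C})^{**}=(X^{**})_{\mathbb C}$. Recall that the weak topology of a complex Banach space is that of the underlying real space. So a weakly compact set generating $X^{**}$ is weakly compact in $(X^{**})_{\mathbb C}$, and its complex span is dense there. Hence $(X_{\mathbb C})^{**}$ is WCG.

Conversely, suppose a weakly compact $K$ generated $X_{\mathbb C}$. The map $\operatorname{Re}:X_{\mathbb C}\to X$ is real-linear, bounded and onto, so $\operatorname{Re}(K\cup iK)$ is weakly compact in $X$. For real $\alpha_j,\beta_j$ and $k_j\in K$,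
$$\operatorname{Re}\sum_j(\alpha_j+i\beta_j)k_j=\sum_j\big(\alpha_j\operatorname{Re}k_j+\beta_j\operatorname{Re}(ik_j)\big),$$
so $\operatorname{Re}(\operatorname{span}_{\mathbb C}K)=\operatorname{span}_{\mathbb R}\operatorname{Re}(K\cup iK)$. The left side is dense in $X$, being the image of a dense set under a continuous map onto $X$. Then $X$ would be WCG, which it is not. So $X_{\mathbb C}$ is not WCG. $\blacksquare$
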